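\title{The sharp Sobolev inequality on complete manifolds with bounded Ricci curvature and positive injectivity radius}

\begin{abstract}
Let $(M,g)$ be a complete Riemannian manifold of dimension $n\ge 3$ with $|\mathrm{Ric}|\le k_0$ and injectivity radius at least $i_0>0$. We prove that the Sobolev inequality for the embedding $H_1^2(M)\subset L^{2n/(n-2)}(M)$ holds with the Euclidean best constant in front of the Dirichlet integral and with a second constant depending only on $n$, $k_0$ and $i_0$. No bound on the full curvature tensor or on its derivative is needed. The proof works in charts in which the metric is controlled only in the Lipschitz norm. It replaces the Dirichlet energy by the conformally invariant energy, uses an exact cancellation on the Euclidean extremal functions, and absorbs the remaining errors by the stability theorem of Bianchi and Egnell. We also show that for $n\ge4$ an upper bound on the scalar curvature is necessary, and that for $n=3$ uniform $C^{1,\beta}$ control of the metric suffices,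 with no assumption on curvature.
\end{abstract}

\section{Introduction}\label{sec:intro}

Throughout, $n\ge3$ and $N=2n/(n-2)$. The Euclidean Sobolev inequality $\|u\|_{L^N(\mathbb{R}^n)}\le K\|\nabla u\|_{L^2(\mathbb{R}^n)}$ holds with the best constant
\[
K=K(n,2)=\sqrt{\frac{4}{n(n-2)\,\omega_n^{2/n}}},
\]
where $\omega_n$ is the volume of the unit sphere $S^n$. For a Riemannian $n$-manifold $(M,g)$ let $H_1^2(M)$ be the space of $u\in L^2(M)$ with $|\nabla u|\in L^2(M)$. For $B\in\mathbb{R}$ we consider the inequality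
\begin{equation}\label{eq:IB}
\Big(\int_M|u|^N\,dv_g\Big)^{2/N}\le K^2\int_M|\nabla u|^2\,dv_g+B\int_Mu^2\,dv_g\qquad\text{for all }u\in H_1^2(M).\tag{$I_B$}
\end{equation}

Three observations explain the form of \eqref{eq:IB}. First, $K^2$ cannot be replaced by a smaller constant on any manifold. Take a chart in which $g_{ij}(0)=\delta_{ij}$, a function $f\in C_c^\infty(\mathbb{R}^n)$, and $u_\varepsilon(y)=\varepsilon^{-(n-2)/2}f(y/\varepsilon)$. As $\varepsilon\to0$, the norms $\|u_\varepsilon\|_{L^N}$ and $\|\nabla u_\varepsilon\|_{L^2}$ tend to the Euclidean norms of $f$, while $\|u_\varepsilon\|_{L^2}=O(\varepsilon)$. Second, the last term is needed in general, and it records the scale of the geometry. On a closed manifold, $u=1$ gives $B\ge \mathrm{vol}(M)^{-2/n}$; on the flat torus $\mathbb{R}^n/(\lambda\mathbb{Z})^n$, whose injectivity radius is $\lambda/2$, this reads $B\ge\lambda^{-2}$, so curvature bounds alone do not control $B$. Third, the whole difficulty sits exactly at the value $K^2$. Suppose that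 every point has a chart of fixed size in which $g$ is comparable to the Euclidean metric and $L$-Lipschitz. Freezing $g$ at the center of a ball of radius $\rho$ gives the inequality with the constant $K^2(1+CL\rho)$ for functions supported in that ball, and a partition of unity at scale $\rho$ costs $C\rho^{-2}\int u^2$. So every constant larger than $K^2$ is reached, but $B$ blows up on the way.

Write $\mathrm{Rm}$, $\mathrm{Ric}$, $R_g$ for the Riemann, Ricci and scalar curvature and $\mathrm{inj}$ for the injectivity radius of $(M,g)$. Two results are known. If $(M,g)$ is complete, $|\mathrm{Rm}|\le\Lambda_1$, $|\nabla\mathrm{Rm}|\le\Lambda_2$ and $\mathrm{inj}\ge i_0>0$, then \eqref{eq:IB} holds with a positive constant $B$ depending only on $n,\Lambda_1,\Lambda_2,i_0$. On the other hand, for every $n\ge4$ there are complete $n$-manifolds with Ricci curvature bounded from below and positive injectivity radius on which \eqref{eq:IB} fails for every $B\in\mathbb{R}$. Between these two statements lies the question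 of this paper.

\medskip
\noindent\textbf{Question.} \emph{Let $(M,g)$ be complete with $|\mathrm{Ric}|\le k_0$ and $\mathrm{inj}\ge i_0>0$. Does \eqref{eq:IB} hold with a constant $B$ depending only on $n,k_0,i_0$?}
\medskip

To guess the answer, one tests \eqref{eq:IB} with Euclidean extremal functions concentrated at scale $\varepsilon$ at a point $x$. For $n\ge4$ the first deviation from the Euclidean situation has the same order as $\int u^2$, and its coefficient is the scalar curvature at $x$ (Section~\ref{sec:test}). No other curvature quantity appears, and $R_g$ is bounded when $\mathrm{Ric}$ is; this suggests the answer yes. The computation is not a proof: it treats special functions only, and it uses a Taylor expansion in normal coordinates whose remainder involves $\mathrm{Rm}$ and $\nabla\mathrm{Rm}$. The guess is nevertheless correct.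

\begin{theorem}\label{thm:main}
Let $(M,g)$ be a complete Riemannian $n$-manifold with $|\mathrm{Ric}|\le k_0$ and $\mathrm{inj}\ge i_0>0$. Then \eqref{eq:IB} holds with a constant $B=B(n,k_0,i_0)$.
\end{theorem}

What the bounds on $\mathrm{Ric}$ and $\mathrm{inj}$ provide is a family of charts of uniform size in which the first derivatives of the metric are bounded. We isolate this property. Let $B_t$ be the open Euclidean ball of radius $t$ centered at $0\in\mathbb{R}^n$.

\begin{definition}\label{def:H}
Let $r_0>0$ and $L\ge0$. We say that $(M,g)$ satisfies $(H_{r_0,L})$ if it is complete and every $x\in M$ has an open neighborhood $\Omega_x$ and a smooth diffeomorphism $\varphi_x:\Omega_x\to B_{r_0}$ with $\varphi_x(x)=0$, in which $\frac12I\le(g_{ij})\le2I$ as quadratic forms and $|\partial_kg_{ij}|\le L$.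
\end{definition}

Put
\[
\gamma=\frac{n-2}{4(n-1)},
\]
and let $\mathrm{Lip}_c$ denote the Lipschitz functions with compact support. Theorem~\ref{thm:main} is deduced from the following inequality, which assumes nothing about curvature.

\begin{theorem}\label{thm:conf}
There is a constant $C(n)$ such that, under $(H_{r_0,L})$, for all $u\in\mathrm{Lip}_c(M)$,
\[
\|u\|_{L^N}^2\le K^2\int_M\big(|\nabla u|^2+\gamma R_g\,u^2\big)\,dv_g+C(n)\big(L^2+r_0^{-2}\big)\int_Mu^2\,dv_g .
\]
In particular, if $R_g\le R_0$, then \eqref{eq:IB} holds with $B=\gamma K^2\max(R_0,0)+C(n)(L^2+r_0^{-2})$.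
\end{theorem}

Two complements describe the role of the scalar curvature; neither is needed for Theorem~\ref{thm:main}.

\begin{theorem}\label{thm:nec}
Let $n\ge4$.
\begin{enumerate}
\item[(i)] If \eqref{eq:IB} holds on a Riemannian manifold $(M,g)$, then $\gamma K^2\sup_MR_g\le B$. Hence, under $(H_{r_0,L})$, inequality \eqref{eq:IB} holds for some $B$ if and only if $\sup_MR_g<\infty$.
\item[(ii)] Let $(M,g)$ be complete with $\mathrm{Ric}\ge k_1g$ for some $k_1\in\mathbb{R}$ and $\mathrm{inj}\ge i_0>0$. Then the following are equivalent: \eqref{eq:IB} holds for some $B$; $R_g$ is bounded above; $|\mathrm{Ric}|$ is bounded.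
\end{enumerate}
\end{theorem}

By part (ii), the manifolds in the negative result quoted above have scalar curvature unbounded from above.

\begin{theorem}\label{thm:three}
Let $n=3$. Assume $(H_{r_0,L})$ and assume that in the charts $|\partial_kg_{ij}(x)-\partial_kg_{ij}(y)|\le G|x-y|^\beta$ for some $\beta\in(0,1]$. Then \eqref{eq:IB} holds with a constant $B=B(r_0,L,G,\beta)$.
\end{theorem}

The proof of Theorem~\ref{thm:conf} has three parts. In a chart, a conformal change makes the volume form Euclidean, and an integration by parts turns $\int(|\nabla u|^2+\gamma R_gu^2)\,dv_g$ into an energy $E$ on $\mathbb{R}^n$ that contains only the metric and its first derivatives (Section~\ref{sec:conf}). On the Euclidean extremal functions the terms of $E$ that are linear in the derivatives of the metric cancel; Example~\ref{ex:model} shows this by hand. A general function either has energy to spare or is close to an extremal function, and in the second case the stability theorem of Bianchi and Egnell pays for the errors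 (Section~\ref{sec:euc}). A partition of unity, which costs nothing in the leading constant, globalizes the result (Section~\ref{sec:glob}).

\section{Conventions and tools}\label{sec:tools}

Metrics are smooth. We write $B(p,t)$ for open Euclidean balls, $B_g(x,t)$ for open geodesic balls, and $\mathrm{dist}$ for the Riemannian distance (equal to $+\infty$ between different components). Matrix norms are operator norms, repeated indices are summed, $\langle\cdot,\cdot\rangle$ is the Euclidean inner product, and $\Delta=\operatorname{div}\nabla$. For a symmetric matrix field $a$, the vector field $\operatorname{div}a$ has components $\partial_ia^{ij}$. The letters $C,C_1,\dots$ denote positive constants depending only on $n$, and $C$ may change from line to line. Lipschitz functions are differentiable almost everywhere, obey the product and chain rules almost everywhere, and $\int\langle Y,\nabla f\rangle\,dx=-\int f\operatorname{div}Y\,dx$ for $f\in\mathrm{Lip}_c$ and smooth $Y$.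

\subsection{Euclidean inequalities}
Let $D^{1,2}(\mathbb{R}^n)$ be the completion of $C_c^\infty(\mathbb{R}^n)$ in the norm $\|\nabla f\|_2$; it is a space of functions in $L^N$ and contains $\mathrm{Lip}_c(\mathbb{R}^n)$. Let $\mathcal{M}\subset D^{1,2}(\mathbb{R}^n)$ be the set of functions
\begin{equation}\label{eq:bubble}
U(z)=c\,(\varepsilon^2+r^2)^{-(n-2)/2},\qquad r=|z-p|,\qquad c\in\mathbb{R},\ \varepsilon>0,\ p\in\mathbb{R}^n .
\end{equation}
We call them \emph{bubbles}, with center $p$ and scale $\varepsilon$; the bubble is \emph{normalized} if $c=\varepsilon^{(n-2)/2}$. The sharp Sobolev inequality of Aubin and Talenti says that $\|f\|_N\le K\|\nabla f\|_2$ on $D^{1,2}(\mathbb{R}^n)$, with equality on $\mathcal{M}$. Hardy's inequality says that $\|f/r\|_2\le\frac2{n-2}\|\nabla f\|_2$ for $f\in D^{1,2}(\mathbb{R}^n)$ and $r=|z-p|$, for any $p$. The main tool is a quantitative form of the Sobolev inequality: the deficit controls the squared distance to the bubbles.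

\begin{theorem}[Bianchi--Egnell \cite{BE}]\label{thm:BE}
There is $c_0=c_0(n)>0$ such that for all $v\in D^{1,2}(\mathbb{R}^n)$,
\[
\|\nabla v\|_2^2-K^{-2}\|v\|_N^2\ \ge\ c_0\inf_{U\in\mathcal{M}}\|\nabla(v-U)\|_2^2 .
\]
\end{theorem}

\begin{lemma}\label{lem:bubble}
Let $U$ be the bubble \eqref{eq:bubble}.
\begin{enumerate}
\item[(a)] $\nabla U=-(n-2)\dfrac{z-p}{\varepsilon^2+r^2}\,U$, and therefore $(r+\varepsilon)|\nabla U|\le\frac32(n-2)|U|$.
\item[(b)] $\partial_iU\,\partial_jU=\gamma\,\partial_i\partial_j(U^2)+\tau\,\delta_{ij}$, where $\tau=\dfrac{2\gamma(n-2)U^2}{\varepsilon^2+r^2}\ge0$.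
\item[(c)] If $U$ is normalized, then $S=\int U^N$ depends only on $n$, and $\|\nabla U\|_2^2=n(n-2)S=K^{-2}S^{2/N}$.
\item[(d)] There is $T=T(n)\ge1$ with $\int_{B(p,T\varepsilon)}|U|^N\ge0.95\int_{\mathbb{R}^n}|U|^N$.
\end{enumerate}
\end{lemma}

\begin{proof}
Write $U=cf^{-m}$ with $f=\varepsilon^2+r^2$ and $m=\frac{n-2}2$, so that $\nabla f=2(z-p)$ and $\partial_i\partial_jf=2\delta_{ij}$. The formula in (a) is the chain rule, and $(r+\varepsilon)r\le r^2+\frac12(r^2+\varepsilon^2)\le\frac32f$. For (b),
\[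
\partial_iU\partial_jU=m^2c^2f^{-2m-2}\partial_if\,\partial_jf,\qquad
\partial_i\partial_j(U^2)=2m(2m+1)c^2f^{-2m-2}\partial_if\,\partial_jf-4mc^2f^{-2m-1}\delta_{ij},
\]
and $m^2/(2m(2m+1))=\gamma$. For (c), $\Delta U=c\,[4m(m+1)r^2f^{-m-2}-2mnf^{-m-1}]=-n(n-2)c\,\varepsilon^2f^{-m-2}$, because $4m(m+1)=2mn=n(n-2)$. Since $m(N-1)=m+2$, for $c=\varepsilon^m$ this is $-\Delta U=n(n-2)U^{N-1}$. Multiply by $U$ and integrate over $B(p,t)$; the boundary term is $O(t^{2-n})$, so $\|\nabla U\|_2^2=n(n-2)S$, and this equals $K^{-2}S^{2/N}$ by extremality. The substitution $z=p+\varepsilon y$ shows that $S$, and the fraction of $\int|U|^N$ carried by $B(p,T\varepsilon)$, do not depend on $p,\varepsilon,c$; the fraction tends to $1$ as $T\to\infty$, which gives (d).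
\end{proof}

Identity (b) is the algebraic core of the paper: up to a multiple of the identity matrix, the quadratic expression $\nabla U\otimes\nabla U$ is a Hessian, and the factor is the same $\gamma$ that occurs in the conformal change of the scalar curvature.

\subsection{Riemannian facts}
The following theorem is the lower bound for the $C^{1,\alpha}$ harmonic radius, in the part that we need.

\begin{theorem}[Anderson \cite{An}; see also Hebey--Herzlich \cite{HH}]\label{thm:HC}
Let $(M,g)$ be complete with $|\mathrm{Ric}|\le k_0$ and $\mathrm{inj}\ge i_0>0$. There is $r_H=r_H(n,k_0,i_0)>0$ such that for every $x\in M$ there is a smooth (harmonic) chart on $B_g(x,r_H)$, sending $x$ to $0$, in which $\frac12I\le(g_{ij})\le2I$ and $r_H\sup|\partial_kg_{ij}|\le1$.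
\end{theorem}

We also use the theorem of Aubin that $C_c^\infty(M)$ is dense in $H_1^2(M)$ when $M$ is complete, and these textbook facts.
\begin{enumerate}
\item[(R1)] On a complete manifold, closed geodesic balls are compact (Hopf--Rinow).
\item[(R2)] In geodesic normal coordinates $y$ at $x$, with $r=|y|$, one has $\sqrt{\det g}=1-\frac16\mathrm{Ric}_{ij}(x)y^iy^j+O(r^3)$, and $|\nabla u|_g=|u'(r)|$ for radial $u$ (Gauss lemma).
\item[(R3)] If $g=\phi^{4/(n-2)}\hat g$ with $\phi>0$, then $R_g\,\phi^{N-1}=-\gamma^{-1}\Delta_{\hat g}\phi+R_{\hat g}\,\phi$.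
\item[(R4)] In coordinates, $\mathrm{Ric}_{ij}=\partial_k\Gamma^k_{ij}-\partial_j\Gamma^k_{ik}+\Gamma^k_{kl}\Gamma^l_{ij}-\Gamma^k_{jl}\Gamma^l_{ik}$, where $\Gamma^k_{ij}=\frac12g^{kl}(\partial_ig_{jl}+\partial_jg_{il}-\partial_lg_{ij})$, and $g^{ij}\partial_lg_{ij}=\partial_l\log\det g$.
\end{enumerate}

\section{Concentrating bubbles and the scalar curvature}\label{sec:test}

We begin with the necessary condition, since it shows which quantity a proof of \eqref{eq:IB} has to keep track of.

\begin{proposition}\label{prop:test}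
Let $n\ge4$ and let \eqref{eq:IB} hold on $(M,g)$. Then $\gamma K^2R_g(x)\le B$ for every $x\in M$.
\end{proposition}

\begin{proof}
Use normal coordinates $y$ at $x$ and fix $\sigma>0$ with $2\sigma$ less than the injectivity radius at $x$. The mean of $y^iy^j$ over the sphere $|y|=r$ is $r^2\delta_{ij}/n$, so by (R2) the mean of $\sqrt{\det g}$ over this sphere is $1-\varrho r^2+O(r^3)$ with $\varrho=R_g(x)/(6n)$. Let $U$ be the normalized bubble with center $0$ and scale $\varepsilon$, and let $u=\zeta(r)U$, where $\zeta$ is a fixed smooth function with values in $[0,1]$, equal to $1$ on $[0,\sigma]$ and supported in $[0,2\sigma)$. All integrands below are radial, so $dv_g$ may be replaced by $(1-\varrho r^2+O(r^3))\,dy$. Implied constants do not depend on $\varepsilon$. Put $\xi=\varepsilon^2$ if $n=4$ and $\xi=\varepsilon^3\log\frac1\varepsilon$ if $n\ge5$.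

\emph{Errors.} We have $U^2\le\varepsilon^{n-2}r^{4-2n}$, $|\nabla U|^2\le(n-2)^2\varepsilon^{n-2}r^{2-2n}$ and $U^N\le\varepsilon^nr^{-2n}$. Hence $\int_{r>\sigma}(|\nabla U|^2+U^N)\,dy=O(\varepsilon^{n-2})$, and $u^2$, $|u'|^2$, $u^N$ are $O(\varepsilon^{n-2})$ on the annulus $\sigma<r<2\sigma$; note that $\varepsilon^{n-2}=O(\xi)$. Inside $B_\sigma$, the substitution $r=\varepsilon s$ gives
\[
\int_{B_\sigma}r^3|\nabla U|^2\le C\varepsilon^3\!\int_0^{\sigma/\varepsilon}\!\!\frac{s^{n+4}\,ds}{(1+s^2)^n},\quad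
\int_{B_\sigma}r^3U^N\le C\varepsilon^3\!\int_0^{\infty}\!\!\frac{s^{n+2}\,ds}{(1+s^2)^n},\quad
\int_{B_\sigma}r^2U^2\le C\varepsilon^4\!\int_0^{\sigma/\varepsilon}\!\!\frac{s^{n+1}\,ds}{(1+s^2)^{n-2}} .
\]
For large $s$ the integrands behave like $s^{4-n}$, $s^{2-n}$, $s^{5-n}$, so all three quantities are $O(\xi)$.

\emph{Main terms.} Put $t=r^2/\varepsilon^2$ and $J_k=\int_{B_\sigma}U^2\,t^k(1+t)^{-2}\,dy$ for $k=0,1,2$. By Lemma~\ref{lem:bubble}(a), $r^2|\nabla U|^2=(n-2)^2U^2t^2(1+t)^{-2}$; since $U^{N-2}=\varepsilon^2(\varepsilon^2+r^2)^{-2}$, we have $r^2U^N=U^2t(1+t)^{-2}$; and $1=(1+2t+t^2)(1+t)^{-2}$. With Lemma~\ref{lem:bubble}(c),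
\begin{gather*}
\int|\nabla u|^2\,dv_g=K^{-2}S^{2/N}-\varrho(n-2)^2J_2+O(\xi),\qquad\int u^N\,dv_g=S-\varrho J_1+O(\xi),\\
\int u^2\,dv_g=J_0+2J_1+J_2+O(\xi).
\end{gather*}
In polar coordinates $r^{n-1}dr=\frac12\varepsilon^nt^{n/2-1}dt$, so
\[
J_k=\tfrac12\,\omega_{n-1}\,\varepsilon^2\int_0^{\sigma^2/\varepsilon^2}t^{\frac n2+k-1}(1+t)^{-n}\,dt .
\]
The integral converges at infinity when $k<n/2$, to $\Gamma(\frac n2+k)\Gamma(\frac n2-k)/\Gamma(n)$. In particular $J_0$ and $J_1$ are $O(\varepsilon^2)$. Lemma~\ref{lem:bubble}(c) gives $\frac2NS^{2/N-1}=\frac{n-2}n\,n(n-2)K^2=(n-2)^2K^2$, so $\|u\|_{L^N}^2=S^{2/N}-(n-2)^2K^2\varrho J_1+O(\xi)$. In \eqref{eq:IB} the terms $S^{2/N}$ cancel, and what remains is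
\begin{equation}\label{eq:test}
K^2\varrho\,(n-2)^2(J_2-J_1)\le B\,(J_0+2J_1+J_2)+O(\xi).
\end{equation}

\emph{The case $n\ge5$.} Here $J_k/\varepsilon^2\to j_k>0$, with $j_k$ proportional to $\Gamma(\frac n2+k)\Gamma(\frac n2-k)$, and $\xi=o(\varepsilon^2)$. From $\Gamma(s+1)=s\Gamma(s)$ we get $j_0=\frac{n-2}nj_1$ and $j_2=\frac{n+2}{n-4}j_1$, hence
\[
j_2-j_1=\frac6{n-4}\,j_1,\qquad j_0+2j_1+j_2=\frac{4n^2-12n+8}{n(n-4)}\,j_1=\frac{4(n-1)(n-2)}{n(n-4)}\,j_1 .
\]
Dividing \eqref{eq:test} by $J_0+2J_1+J_2$ and letting $\varepsilon\to0$ gives $K^2R_g(x)\cdot\frac{(n-2)^2}{6n}\cdot\frac{6n}{4(n-1)(n-2)}\le B$, and the numerical factor is $\gamma$.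

\emph{The case $n=4$.} Here $J_2=\pi^2\varepsilon^2\int_0^{\sigma^2/\varepsilon^2}t^3(1+t)^{-4}dt=2\pi^2\varepsilon^2\log\frac1\varepsilon+O(\varepsilon^2)$ dominates $J_0$, $J_1$ and $\xi$. Dividing \eqref{eq:test} by $J_2$ gives $4K^2R_g(x)/24\le B$ in the limit, and $\gamma=\frac16$.
\end{proof}

For $n=3$ the argument yields nothing: the cutoff already changes the Dirichlet integral by a term of order $\varepsilon^{n-2}=\varepsilon$, and the curvature term $\int_{B_\sigma}r^2|\nabla U|^2$ is not larger than that. The proof of Theorem~\ref{thm:three} turns this loss into a gain.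

\section{The conformally invariant energy in a chart}\label{sec:conf}

To compare with the Euclidean inequality in a chart, we first want the $L^N$ norm to be exactly Euclidean. A conformal change to a metric of determinant $1$ does this, and $\int(|\nabla u|^2+\gamma R_gu^2)\,dv_g$ is the quantity that the change preserves. The scalar curvature contains second derivatives of the metric, which $(H_{r_0,L})$ does not control; but for a metric of determinant $1$ they form a divergence and can be moved onto the function.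

\begin{lemma}\label{lem:conf}
Let $g$ be a metric on an open set $\Omega\subset\mathbb{R}^n$. Put $\phi=(\det g)^{\frac{n-2}{4n}}$, $\hat g=(\det g)^{-1/n}g$ and $a=(\hat g^{ij})$, so that $\det a=1$. For $u\in\mathrm{Lip}_c(\Omega)$ and $v=\phi u$,
\begin{gather}
\int|u|^N\,dv_g=\int|v|^N\,dx,\qquad\int u^2\,dv_g=\int v^2(\det g)^{1/n}\,dx,\label{eq:norms}\\
\int|\nabla u|^2\,dv_g=\int\big(\langle a\nabla v,\nabla v\rangle-2v\langle a\nabla\log\phi,\nabla v\rangle+v^2\langle a\nabla\log\phi,\nabla\log\phi\rangle\big)\,dx,\label{eq:dir}\\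
\int\big(|\nabla u|^2+\gamma R_gu^2\big)\,dv_g=\int\big(\langle a\nabla v,\nabla v\rangle+\gamma R_{\hat g}v^2\big)\,dx,\label{eq:inv}\\
R_{\hat g}=-\partial_i\partial_ja^{ij}+q,\qquad q=-\partial_ka^{ij}\,\Gamma^k_{ij}-a^{ij}\Gamma^k_{jl}\Gamma^l_{ik},\label{eq:scal}
\end{gather}
where $\Gamma^k_{ij}$ are the Christoffel symbols of $\hat g$. Consequently
\begin{equation}\label{eq:E}
\int\big(|\nabla u|^2+\gamma R_gu^2\big)\,dv_g=\int\big(\langle a\nabla v,\nabla v\rangle+2\gamma\,v\langle\operatorname{div}a,\nabla v\rangle+\gamma qv^2\big)\,dx .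
\end{equation}
If $\frac12I\le g\le2I$ and $|\partial_kg_{ij}|\le L$, then $\frac14I\le a\le4I$, $(\det g)^{1/n}\ge\frac12$, $|\partial_ka^{ij}|\le CL$, $|a\nabla\log\phi|\le CL$ and $|q|\le CL^2$.
\end{lemma}

\begin{proof}
We have $g=\phi^{4/(n-2)}\hat g$, $\det\hat g=1$, $dv_g=\phi^N\,dx$, and $N-2=4/(n-2)$, so $\phi^{N-2}=(\det g)^{1/n}$; this gives \eqref{eq:norms}. Next, $|\nabla u|_g^2\,dv_g=\phi^{2-N}\langle a\nabla u,\nabla u\rangle\phi^N\,dx=\langle a\,\phi\nabla u,\phi\nabla u\rangle\,dx$ and $\phi\nabla u=\nabla v-v\nabla\log\phi$, which gives \eqref{eq:dir}. Since $\det\hat g=1$, $\Delta_{\hat g}f=\operatorname{div}(a\nabla f)$. Integrating by parts, the middle term of \eqref{eq:dir} equals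
\[
\int v^2\,\Delta_{\hat g}\log\phi\,dx=\int v^2\Big(\frac{\Delta_{\hat g}\phi}\phi-\langle a\nabla\log\phi,\nabla\log\phi\rangle\Big)dx,
\]
so $\int|\nabla u|^2\,dv_g=\int(\langle a\nabla v,\nabla v\rangle+v^2\phi^{-1}\Delta_{\hat g}\phi)\,dx$. By (R3), $\gamma R_gu^2\phi^N=\gamma R_g\phi^{N-2}v^2=(-\phi^{-1}\Delta_{\hat g}\phi+\gamma R_{\hat g})v^2$. Adding, we obtain \eqref{eq:inv}.

For \eqref{eq:scal} apply (R4) to $\hat g$. As $\log\det\hat g=0$, we have $\Gamma^k_{ik}=\frac12a^{kl}\partial_i\hat g_{kl}=0$, and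
\[
a^{ij}\Gamma^k_{ij}=a^{kl}a^{ij}\partial_i\hat g_{jl}-\tfrac12a^{kl}a^{ij}\partial_l\hat g_{ij}=-\partial_ia^{ik},
\]
by the formula $\partial a=-a(\partial\hat g)a$ for the derivative of an inverse. Hence $R_{\hat g}=a^{ij}\partial_k\Gamma^k_{ij}-a^{ij}\Gamma^k_{jl}\Gamma^l_{ik}$ and $a^{ij}\partial_k\Gamma^k_{ij}=\partial_k(a^{ij}\Gamma^k_{ij})-\partial_ka^{ij}\,\Gamma^k_{ij}$, which is \eqref{eq:scal}. Finally $-\int v^2\,\partial_j(\partial_ia^{ij})\,dx=2\int v\langle\operatorname{div}a,\nabla v\rangle\,dx$ gives \eqref{eq:E}.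

Under the last hypotheses $\frac12\le(\det g)^{1/n}\le2$, so $\frac14I\le\hat g\le4I$ and the same holds for $a$. The entries of $a$, $\hat g$ and $\log\phi$ are smooth functions of the matrix $g$, which ranges in a compact set depending only on $n$; so their first derivatives are bounded by $CL$, and $q$ is quadratic in such derivatives.
\end{proof}

\begin{example}[conformally flat charts]\label{ex:sphere}
If $g$ is a multiple of the Euclidean metric at each point of $\Omega$, then $a=I$ and $R_{\hat g}=0$. By \eqref{eq:norms}, \eqref{eq:inv} and the Sobolev inequality, $\|u\|_{L^N}^2\le K^2\int(|\nabla u|^2+\gamma R_gu^2)\,dv_g$ on $\mathrm{Lip}_c(\Omega)$, with no error term. Stereographic projection is such a chart on $S^n$ minus a point, and cutting off near the point at scale $t$ costs $O(t^{n-2})$ in the Dirichlet integral, so the inequality holds for all smooth $u$ on $S^n$. There $R_g=n(n-1)$ and $\gamma K^2n(n-1)=\omega_n^{-2/n}$. Thus \eqref{eq:IB} holds on $S^n$ with $B=\omega_n^{-2/n}$, and for $n\ge4$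 equality holds in the bound of Proposition~\ref{prop:test}.
\end{example}

The next example is the smallest one in which the matrix $a$ is not constant. It shows the danger, a loss of first order in the scale of the bubble, and the cancellation that removes it.

\begin{example}[a Lipschitz fold]\label{ex:model}
Let $n\ge5$ and $0<\nu\le\frac18$. Let $\psi$ be a smooth odd function on $\mathbb{R}$ with $0\le\psi\le1$ on $[0,\infty)$, $\psi=1$ on $[\nu,\frac14]$, $\psi=0$ on $[\frac12,\infty)$, and put $\alpha(t)=1-\int_0^t\psi$. Then $\alpha$ is even, $\frac12\le\alpha\le1$, $|\alpha'|\le1$; near $0$ it is the function $1-|t|$ with its corner rounded at scale $\nu$. On $\mathbb{R}^n$ let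
\[
g=\alpha(x_1)^{-1}dx_1^2+\alpha(x_1)\,dx_2^2+dx_3^2+\dots+dx_n^2 .
\]
With translations as charts, $g$ satisfies $(H_{r_0,4})$ for every $r_0$, whatever $\nu$ is. Here $\det g=1$, $\phi=1$, $a=\mathrm{diag}(\alpha,\alpha^{-1},1,\dots,1)$ and $\operatorname{div}a=(\alpha',0,\dots,0)$. Put $H=a-I$, so that $\operatorname{tr}H=(1-\alpha)^2/\alpha$, and let $U$ be the normalized bubble with center $0$ and scale $\varepsilon$; it lies in $H^2_1$ and $\int U^2=C\varepsilon^2$ because $n\ge5$. By Lemma~\ref{lem:bubble}(b),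
\[
\int\langle H\nabla U,\nabla U\rangle=\gamma\int(\alpha-1)\,\partial_1^2(U^2)+\gamma\int(\alpha^{-1}-1)\,\partial_2^2(U^2)+\int\tau\operatorname{tr}H .
\]
The second integral vanishes (integrate in $x_2$ first), and the first is $-2\int\alpha'\,U\partial_1U$. Therefore
\begin{equation}\label{eq:fold}
\int|\nabla U|_g^2\,dv_g=K^{-2}\|U\|_N^2-2\gamma\int\alpha'\,U\,\partial_1U+\int\tau\operatorname{tr}H .
\end{equation}
The last term is of second order: $0\le\tau\operatorname{tr}H\le2x_1^2\tau\le CU^2$. The middle term is of first order. Indeed $\alpha'$ and $\partial_1U$ both have the sign of $-x_1$, so for $\varepsilon=\nu$ we get $\int\alpha'U\partial_1U\ge\int_{\nu<|x_1|<2\nu}U|\partial_1U|=C^{-1}\nu$ by scaling. Inserting $U$ in \eqref{eq:IB} gives $C^{-1}\nu\le C\nu^2+CB\nu^2$ for $B\ge0$, that is, $B\ge C^{-1}\nu^{-1}-C$. So $(H_{r_0,L})$ alone does not bound $B$, and the curvature term in Theorem~\ref{thm:conf} cannot be dropped. This agrees with Proposition~\ref{prop:test}: by \eqref{eq:scal}, $R_g=-\alpha''+q$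 with $|q|\le C$, and the mean of $-\alpha''$ over $[-\nu,\nu]$ is $\nu^{-1}$.

Now add the drift term of \eqref{eq:E}, which is $2\gamma\int U\langle\operatorname{div}a,\nabla U\rangle=2\gamma\int\alpha'U\partial_1U$. It cancels the middle term of \eqref{eq:fold} exactly:
\[
\int\big(\langle a\nabla U,\nabla U\rangle+2\gamma\,U\langle\operatorname{div}a,\nabla U\rangle\big)=K^{-2}\|U\|_N^2+\int\tau\operatorname{tr}H\ \ge\ K^{-2}\|U\|_N^2 .
\]
On bubbles, the energy in \eqref{eq:E} satisfies the sharp inequality without any error. The next section extends this from bubbles to all functions.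
\end{example}

\section{The Euclidean inequality for a perturbed energy}\label{sec:euc}

We treat a general drift $d$, to cover both \eqref{eq:E}, where $d=\gamma\operatorname{div}a$, and the Dirichlet integral \eqref{eq:dir}, where $d=-a\nabla\log\phi$. Only case (a) below is needed for Theorems~\ref{thm:main}--\ref{thm:nec}; for it, Step~5 of the proof can be skipped.

\begin{proposition}\label{prop:euc}
Let $a$ be a smooth symmetric matrix field and $d$ a smooth vector field on $B_{r_0}$ with
\[
\det a=1,\qquad\tfrac14I\le a\le4I,\qquad|\partial_ka^{ij}|\le L_1,\qquad|d|\le n^{3/2}L_1 .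
\]
Put $\Lambda=8n^{3/2}L_1$, $e=d-\gamma\operatorname{div}a$ and
\[
E(v)=\int\big(\langle a\nabla v,\nabla v\rangle+2v\langle d,\nabla v\rangle\big)\,dx .
\]
There are constants $\kappa\in(0,\frac12)$, $C_1$, $C_2$, depending only on $n$, with the following property. Let $0<\rho\le r_0/30$ and $12\Lambda\rho\le\kappa$, and assume that
\begin{enumerate}
\item[(a)] $e=0$; or
\item[(b)] $n=3$, $|e(x)-e(y)|\le G_1|x-y|^\beta$ on $B_{r_0}$ for some $\beta\in(0,1]$, and $C_2\beta^{-1}G_1\rho^{1+\beta}\le\kappa$.
\end{enumerate}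
Then
\[
E(v)+C_1\Lambda^2\int v^2\,dx\ \ge\ K^{-2}\|v\|_N^2\qquad\text{for all }v\in\mathrm{Lip}_c(B_\rho).
\]
\end{proposition}

Each component of $\operatorname{div}a$ is bounded by $nL_1$, so $|\operatorname{div}a|\le n^{3/2}L_1$, and $d=\gamma\operatorname{div}a$ is admissible.

\begin{proof}
By homogeneity let $\|v\|_N=1$. If $E(v)\ge K^{-2}$ there is nothing to prove, so assume $E(v)<K^{-2}$. The number $\kappa$ will be subject to finitely many smallness conditions depending only on $n$; the constants $C,C_1,\dots$ do not depend on $\kappa$.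

The plan is to write $v=U+w$ with a bubble $U$ and a small $w$, and to expand the part of $E$ that is not Euclidean. The cross term $\int\langle(a-I)\nabla U,\nabla w\rangle$ can be charged to $\|\nabla w\|_2^2$ and $\Lambda^2\int U^2$ only if $|a-I|\,|\nabla U|\le C\Lambda|U|$. By Lemma~\ref{lem:bubble}(a) this holds if $|a-I|\le C\Lambda(r+\varepsilon)$, that is, if $a=I$ at a point within distance $C\varepsilon$ of the center of $U$. A linear change of variables makes $a=I$ at any chosen point, but it changes $v$ and hence the bubble, so the point has to be chosen before the bubble is known. We choose it from the distribution of the mass $|v|^N$, which a linear change distorts only by a bounded factor.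

\medskip
\noindent\emph{Step 1: normalization at a concentration point.} For $t\ge0$ let $\Theta(t)=\sup_y\int_{B(y,t)}|v|^N$. The integral is continuous in $y$, since $|v|^N$ is bounded, and vanishes for $|y|\ge\rho+t$, so the supremum is attained. For $t\le t'$ we have $0\le\Theta(t')-\Theta(t)\le\|v\|_\infty^N(|B_{t'}|-|B_t|)$, so $\Theta$ is continuous and nondecreasing, with $\Theta(0)=0$ and $\Theta(\rho)=1$. Choose $s\in(0,\rho)$ and $x_0$ with $\Theta(s)=\int_{B(x_0,s)}|v|^N=\frac34$. This ball meets $B_\rho$, so $|x_0|<2\rho$.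

Let $P=a(x_0)^{1/2}$; then $\frac12I\le P\le2I$ and $\det P=1$. Substitute $x=x_0+Pz$ and put
\[
\tilde v(z)=v(x),\qquad\tilde a(z)=P^{-1}a(x)P^{-1},\qquad\tilde d(z)=P^{-1}d(x).
\]
Then $dx=dz$ and $\nabla_z\tilde v=P\nabla_xv$, so $E(v)$, $\int v^2$ and $\int|v|^N$ keep their values and their form. Moreover $\det\tilde a=1$, $\tilde a(0)=I$, and
\[
\partial_{z_i}\tilde a^{ij}=(P^{-1})_{ik}P_{hi}\,\partial_{x_h}a^{kl}\,(P^{-1})_{lj}=\partial_{x_k}a^{kl}(P^{-1})_{lj},
\]
so $\operatorname{div}\tilde a=P^{-1}\operatorname{div}a$ and $\tilde e:=\tilde d-\gamma\operatorname{div}\tilde a=P^{-1}e$. Put $\rho'=6\rho$ and $D=B_{2\rho'}$. If $|x|<\rho$, then $|z|\le2|x-x_0|<6\rho$, so $\tilde v$ has compact support in $B_{\rho'}$. If $z\in\overline D$, then $|x|\le2\rho+24\rho<r_0$, so $\tilde a$ and $\tilde d$ are smooth near $\overline D$. Let $H=\tilde a-I=P^{-1}(a(x)-a(x_0))P^{-1}$. Each entry of $a(x)-a(x_0)$ is at most $\sqrt n\,L_1|x-x_0|\le2\sqrt n\,L_1|z|$, the operator norm is at most $n$ times the largest entry,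 and $|P^{-1}|\le2$; so $|H|\le\Lambda|z|$. From now on we drop the tildes. On $D$,
\begin{equation}\label{eq:H}
|H(z)|\le\Lambda|z|\le\kappa,\qquad|d|\le\Lambda,\qquad|e|\le\Lambda,\qquad\Lambda\rho'\le\kappa,\qquad\operatorname{tr}H\ge0,
\end{equation}
where the last inequality is the inequality of the means, $\operatorname{tr}a\ge n(\det a)^{1/n}=n$. In case (b), also $|e(z)-e(0)|\le4G_1|z|^\beta$ on $D$. The choice of $s$ and $x_0$ survives in the form
\begin{equation}\label{eq:conc}
\int_{B_{2s}}|v|^N\ge\tfrac34;\qquad\text{if }\int_{B(z_1,t)}|v|^N>\tfrac34\text{ for some }z_1,\text{ then }s<2t.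
\end{equation}
Indeed, $|Pz|<s$ implies $|z|<2s$; and $B(z_1,t)$ corresponds to a subset of an $x$-ball of radius $2t$, whose mass is at most $\Theta(2t)$, which is at most $\frac34$ if $2t\le s$.

\medskip
\noindent\emph{Step 2: $v$ is close to a bubble centered near $0$.} Since $\frac12-\frac1N=\frac1n$, the H\"older and Sobolev inequalities give
\begin{equation}\label{eq:poin}
\|f\|_{L^2(D)}\le|D|^{1/n}\|f\|_N\le C\rho'\|\nabla f\|_2\qquad\text{for }f\in D^{1,2}(\mathbb{R}^n).
\end{equation}
By \eqref{eq:H} and \eqref{eq:poin}, $E(v)\ge(1-\kappa)\|\nabla v\|_2^2-2\Lambda\|v\|_{L^2(D)}\|\nabla v\|_2\ge(1-C\kappa)\|\nabla v\|_2^2$. If $C\kappa\le\frac12$, then $E(v)<K^{-2}$ gives $\|\nabla v\|_2^2\le(1+2C\kappa)K^{-2}$, so the Sobolev deficit satisfies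
\[
\lambda:=\|\nabla v\|_2^2-K^{-2}\in[0,C\kappa].
\]
Fix $\mu\in(0,\kappa)$. By Theorem~\ref{thm:BE} there is $U\in\mathcal{M}$ such that $w=v-U$ satisfies
\begin{equation}\label{eq:w}
c_0\|\nabla w\|_2^2\le\lambda+\mu\le C\kappa,\qquad\|w\|_N\le K\|\nabla w\|_2\le C\sqrt\kappa .
\end{equation}
Thus $|\,\|U\|_N-1|\le C\sqrt\kappa$, and $\frac12\le\|U\|_N\le2$ for small $\kappa$. Let $c,\varepsilon,p,r$ be as in \eqref{eq:bubble} and $A=B(p,T\varepsilon)$, with $T$ from Lemma~\ref{lem:bubble}(d). Then
\[
\|v\|_{L^N(A)}\ge\|U\|_{L^N(A)}-\|w\|_N\ge0.95^{1/N}(1-C\sqrt\kappa)-C\sqrt\kappa>0.9^{1/N}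
\]
for small $\kappa$. By \eqref{eq:conc}, $s<2T\varepsilon$. Since $0.9+\frac34>1=\int|v|^N$, the balls $A$ and $B_{2s}$ intersect, so $|p|<2s+T\varepsilon<5T\varepsilon$. With \eqref{eq:H} and Lemma~\ref{lem:bubble}(a) we obtain what was wanted:
\begin{equation}\label{eq:near}
|z|\le r+5T\varepsilon\le C(r+\varepsilon),\qquad|H|\,|\nabla U|\le C\Lambda|U|\quad\text{on }D.
\end{equation}

\medskip
\noindent\emph{Step 3: the bubble term.} The function $v$ is supported in $B_{\rho'}$, but $U$ and $w$ are not, and $a$ is defined only near $\overline D$; so we insert a cutoff. Let $\chi\in C_c^\infty(D)$ with $0\le\chi\le1$, $\chi=1$ on $B_{\rho'}$ and $|\nabla\chi|\le C/\rho'$. The tails are harmless because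
\begin{equation}\label{eq:tail}
U=-w\quad\text{and}\quad\nabla U=-\nabla w\qquad\text{outside }B_{\rho'},\text{ in particular where }\nabla\chi\ne0 .
\end{equation}
Since $\chi=1$ on the support of $v=U+w$, we have $E(v)=\|\nabla v\|_2^2+I_0+I_1+I_2$ with
\begin{align*}
I_0&=\int\chi\big(\langle H\nabla U,\nabla U\rangle+2U\langle d,\nabla U\rangle\big),\\
I_1&=2\int\chi\big(\langle H\nabla U,\nabla w\rangle+U\langle d,\nabla w\rangle+w\langle d,\nabla U\rangle\big),\\
I_2&=\int\chi\big(\langle H\nabla w,\nabla w\rangle+2w\langle d,\nabla w\rangle\big).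
\end{align*}
The Euclidean term $\|\nabla v\|_2^2=K^{-2}+\lambda$ is not expanded, so no orthogonality between $U$ and $w$ is needed, and $U$ need not realize the infimum in Theorem~\ref{thm:BE}.

By Lemma~\ref{lem:bubble}(b), one integration by parts and $\operatorname{div}H=\operatorname{div}a$,
\begin{align*}
\int\chi\langle H\nabla U,\nabla U\rangle&=\int\chi\,\tau\operatorname{tr}H-\gamma\int\partial_i(\chi H^{ij})\,\partial_j(U^2)\\
&=\int\chi\,\tau\operatorname{tr}H-2\gamma\int\chi\,U\langle\operatorname{div}a,\nabla U\rangle-2\gamma\int U\langle H\nabla\chi,\nabla U\rangle .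
\end{align*}
Adding the drift term, we find
\[
I_0=\int\chi\,\tau\operatorname{tr}H-2\gamma\int U\langle H\nabla\chi,\nabla U\rangle+X,\qquad X=2\int\chi\,U\langle e,\nabla U\rangle .
\]
The first term is nonnegative by \eqref{eq:H}. By \eqref{eq:tail}, \eqref{eq:H} and \eqref{eq:poin}, the second is at most $C\kappa\rho'^{-1}\|w\|_{L^2(D)}\|\nabla w\|_2\le C\kappa\|\nabla w\|_2^2$ in absolute value. So $I_0\ge X-C\kappa\|\nabla w\|_2^2$, and in case (a), $X=0$.

\medskip
\noindent\emph{Step 4: the terms containing $w$.} Let $W=\int_DU^2$. By \eqref{eq:near} and \eqref{eq:H}, the first two terms of $I_1$ are at most $C\Lambda W^{1/2}\|\nabla w\|_2$ in absolute value. In the third the derivative falls on $U$; we trade it for a factor $1/r$ by Lemma~\ref{lem:bubble}(a) and pass this factor to $w$ by Hardy's inequality centered at $p$: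
\[
\Big|\int\chi\,w\langle d,\nabla U\rangle\Big|\le C\Lambda\int_D|U|\,\frac{|w|}r\le C\Lambda W^{1/2}\|\nabla w\|_2 .
\]
By Young's inequality, $|I_1|\le\frac{c_0}2\|\nabla w\|_2^2+C_3\Lambda^2W$. By \eqref{eq:H} and \eqref{eq:poin}, $|I_2|\le\kappa\|\nabla w\|_2^2+C\Lambda\rho'\|\nabla w\|_2^2\le C\kappa\|\nabla w\|_2^2$. Altogether,
\begin{equation}\label{eq:sum}
E(v)\ge K^{-2}+\lambda-\big(\tfrac{c_0}2+C\kappa\big)\|\nabla w\|_2^2-C_3\Lambda^2W+X .
\end{equation}

\medskip
\noindent\emph{Step 5: the term $X$ in case (b).} Let $n=3$, so $N=6$ and $U^2=c^2(\varepsilon^2+r^2)^{-1}$. We claim that $|X|\le C\kappa\|\nabla w\|_2^2$. The reason is that a three-dimensional bubble has a heavy tail: since $v$ vanishes outside $B_{\rho'}$, the function $w$ must cancel this tail, which forces $\|\nabla w\|_2^2\ge C^{-1}\varepsilon/\rho'$. Errors of size $\varepsilon$ times a small constant can then be absorbed.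

Since $\|U\|_6^6=Cc^6\varepsilon^{-3}$ and $\frac12\le\|U\|_6\le2$, we have $C^{-1}\varepsilon\le c^2\le C\varepsilon$. By \eqref{eq:tail} and \eqref{eq:w}, the integral of $U^6$ outside $B_{\rho'}$ is at most $C\kappa^3\le2^{-7}\le\frac12\|U\|_6^6$ for small $\kappa$. Hence $\frac12\|U\|_6^6\le\int_{B_{\rho'}}U^6\le c^6\varepsilon^{-6}|B_{\rho'}|$, which gives $\varepsilon\le C_4\rho'$ and $|p|\le5TC_4\rho'$. Put $C_5=1+5TC_4$. If $r\ge C_5\rho'$, then $|z|\ge\rho'$ and $r\ge\varepsilon$, so $|\nabla w|^2=|\nabla U|^2=c^2r^2(\varepsilon^2+r^2)^{-3}\ge\frac18c^2r^{-4}$. Therefore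
\begin{equation}\label{eq:heavy}
\|\nabla w\|_2^2\ge\frac{c^2}8\int_{C_5\rho'}^\infty\frac{4\pi\,dr}{r^2}\ge C^{-1}\,\frac\varepsilon{\rho'} .
\end{equation}

Split $e=e(0)+(e-e(0))$ and $X=X_1+X_2$ accordingly. A constant drift integrates away: $X_1=\int\chi\langle e(0),\nabla U^2\rangle=-\int U^2\langle e(0),\nabla\chi\rangle$, and \eqref{eq:tail}, \eqref{eq:poin}, \eqref{eq:H} give $|X_1|\le C\Lambda\rho'^{-1}\|w\|_{L^2(D)}^2\le C\Lambda\rho'\|\nabla w\|_2^2\le C\kappa\|\nabla w\|_2^2$. For $X_2$, \eqref{eq:near} gives $|e(z)-e(0)|\le CG_1(r+\varepsilon)^\beta$ on $D$, so by Lemma~\ref{lem:bubble}(a), $\beta\le1$ and $U^2\le c^2r^{-2}$,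
\[
|X_2|\le CG_1\int_D(r+\varepsilon)^{\beta-1}U^2\le CG_1\varepsilon\int_Dr^{\beta-3}\,dz\le CG_1\varepsilon\int_{B(p,2\rho')}r^{\beta-3}\,dz\le CG_1\beta^{-1}\varepsilon\rho'^\beta .
\]
In the third inequality we used that $D\setminus B(p,2\rho')$ and $B(p,2\rho')\setminus D$ have the same volume and that $r^{\beta-3}$ is at most $(2\rho')^{\beta-3}$ on the first set and at least $(2\rho')^{\beta-3}$ on the second. By \eqref{eq:heavy} and $\rho'=6\rho$, $|X_2|\le C_2\beta^{-1}G_1\rho^{1+\beta}\|\nabla w\|_2^2$; this defines $C_2$, and the hypothesis in (b) gives $|X_2|\le\kappa\|\nabla w\|_2^2$.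

\medskip
\noindent\emph{Step 6: conclusion.} It remains to pay for $W$ with $\int v^2$. From $U^2\le2v^2+2w^2$ and \eqref{eq:poin}, $\int v^2\ge\frac12W-C\rho'^2\|\nabla w\|_2^2$. Take $C_1=2C_3$. Then $C_1\Lambda^2\int v^2\ge C_3\Lambda^2W-C\kappa^2\|\nabla w\|_2^2$, because $\Lambda\rho'\le\kappa$. In both cases $X\ge-C\kappa\|\nabla w\|_2^2$, and $\lambda\ge c_0\|\nabla w\|_2^2-\mu$ by \eqref{eq:w}. So \eqref{eq:sum} gives
\[
E(v)+C_1\Lambda^2\int v^2-K^{-2}\ \ge\ \big(\tfrac{c_0}2-C\kappa\big)\|\nabla w\|_2^2-\mu\ \ge\ -\mu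
\]
once $\kappa$ is small. The left side does not depend on $\mu\in(0,\kappa)$, so it is nonnegative.
\end{proof}

\begin{remark}
The condition $\det a=1$ enters twice, in $dx=dz$ and in $\operatorname{tr}H\ge0$; for $a=\theta I$ with a constant $\theta<1$ and $d=0$ the conclusion fails, because then $L_1=0$ and $E(v)=\theta\|\nabla v\|_2^2$. The condition $e=0$ in (a) enters only through $X=0$, and Example~\ref{ex:model}, where the Dirichlet integral corresponds to $d=0$ and $e=-\gamma\operatorname{div}a$, shows that $X$ can be negative of order $\varepsilon$ while $\int U^2$ is of order $\varepsilon^2$. In (b) the H\"older condition makes $r^{\beta-3}$ integrable at $p$; with a mere bound on $e$ the same estimate produces $\int_D(r+\varepsilon)^{-1}U^2$, which is of order $\varepsilon\log(\rho'/\varepsilon)$ for $\varepsilon\ll\rho'$ and is not dominated by the right side of \eqref{eq:heavy}.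
\end{remark}

\section{From charts to the manifold}\label{sec:glob}

A partition of unity by squares, $\sum\eta_j^2=1$, splits the Dirichlet integral exactly up to a multiple of $\int u^2$, and the squared $L^N$ norm is subadditive under it. So a local inequality at a uniform scale globalizes with the same leading constant.

\begin{lemma}\label{lem:glob}
Assume $(H_{r_0,L})$. Let $0<\rho\le r_0/30$, $B_2\in\mathbb{R}$, and let $f$ be a continuous function on $M$. Suppose that for all $x\in M$ and all $u\in\mathrm{Lip}_c(\varphi_x^{-1}(B_\rho))$,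
\[
\|u\|_{L^N}^2\le K^2\int_M\big(|\nabla u|^2+fu^2\big)\,dv_g+B_2\int_Mu^2\,dv_g .
\]
Then the same inequality holds for all $u\in\mathrm{Lip}_c(M)$, with $B_2+16\cdot13^nK^2\rho^{-2}$ in place of $B_2$.
\end{lemma}

\begin{proof}
\emph{Balls.} In the charts, $g$-lengths and Euclidean lengths differ by a factor at most $\sqrt2$. This has two consequences.
\begin{enumerate}
\item[(1)] $B_g(x,t)\subset\varphi_x^{-1}(B_{\sqrt2t})$ if $\sqrt2t<r_0$. Indeed $\varphi_x^{-1}(\overline{B_{\sqrt2t}})$ is compact, so a curve from $x$ that leaves $\varphi_x^{-1}(B_{\sqrt2t})$ first does so at a point of $\varphi_x^{-1}(\partial B_{\sqrt2t})$, and up to then it has Euclidean length at least $\sqrt2t$ and $g$-length at least $t$.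
\item[(2)] $\varphi_x^{-1}(B(p,t))\subset B_g(\varphi_x^{-1}(p),\sqrt2t)$ if $B(p,t)\subset B_{r_0}$, by joining points to $p$ with segments.
\end{enumerate}

\emph{Covering.} Let $\ell=\rho/4$ and let $\{x_j\}$ be a maximal subset of $M$ with $\mathrm{dist}(x_j,x_l)\ge\ell$ for $j\ne l$. By maximality the balls $B_g(x_j,\ell)$ cover $M$. The closed ball of radius $2\ell=\rho/2$ about $x_j$ is compact by (R1) and lies in $B_g(x_j,\rho/\sqrt2)\subset\varphi_{x_j}^{-1}(B_\rho)$ by (1). We claim that every ball $B_g(y,3\ell)$ contains at most $13^n$ of the $x_j$. For such $x_j$, (1) gives $|\varphi_y(x_j)|<3\sqrt2\,\ell$, so the Euclidean balls $B(\varphi_y(x_j),\frac14\sqrt2\,\ell)$ lie in $B_{\frac{13}4\sqrt2\,\ell}\subset B_{r_0}$. By (2) their preimages lie in the disjoint balls $B_g(x_j,\ell/2)$, so they are disjoint, and the claim follows by comparing Euclidean volumes.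

\emph{Partition of unity.} Let $\theta(t)=1$ on $[0,1]$, $\theta(t)=2-t$ on $[1,2]$, $\theta(t)=0$ for $t\ge2$, and $\psi_j=\theta(\mathrm{dist}(x_j,\cdot)/\ell)$, so $|\nabla\psi_j|\le\ell^{-1}$ almost everywhere. If $\psi_j$ does not vanish identically on $B_g(y,\ell)$, then $x_j\in B_g(y,3\ell)$; so on each ball $B_g(y,\ell)$ at most $13^n$ of the $\psi_j$ are nonzero. Hence $\Psi=\sum\psi_j^2$ is locally Lipschitz, $\Psi\ge1$, and $\eta_j=\psi_j\Psi^{-1/2}$ satisfies $\sum\eta_j^2=1$. From $\nabla\eta_j=\Psi^{-1/2}\nabla\psi_j-\frac12\psi_j\Psi^{-3/2}\nabla\Psi$ and $\sum\psi_j\nabla\psi_j=\frac12\nabla\Psi$ we get, almost everywhere,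
\[
\sum|\nabla\eta_j|^2=\frac{\sum|\nabla\psi_j|^2}\Psi-\frac{|\nabla\Psi|^2}{4\Psi^2}\le13^n\ell^{-2} .
\]
Since $2\sum\eta_j\nabla\eta_j=\nabla\sum\eta_j^2=0$, the cross terms cancel in $\sum|\nabla(\eta_ju)|^2=|\nabla u|^2+u^2\sum|\nabla\eta_j|^2$.

\emph{Summation.} Let $u\in\mathrm{Lip}_c(M)$. Its support is covered by finitely many balls $B_g(y,\ell)$, so only finitely many $\eta_ju$ are nonzero, and $\eta_ju\in\mathrm{Lip}_c(\varphi_{x_j}^{-1}(B_\rho))$. As $N/2\ge1$, Minkowski's inequality gives $\|u\|_{L^N}^2=\|\sum(\eta_ju)^2\|_{L^{N/2}}\le\sum\|\eta_ju\|_{L^N}^2$. Apply the hypothesis to each $\eta_ju$, sum, and use $\ell^{-2}=16\rho^{-2}$.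
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:conf}]
In the chart $\varphi_x$ let $a$, $q$ and $v=\phi u$ be as in Lemma~\ref{lem:conf}. The matrix $a$ and $d=\gamma\operatorname{div}a$ satisfy the hypotheses of Proposition~\ref{prop:euc}(a) with $L_1=CL$, so $\Lambda=CL$. Let $\rho=\min\{r_0/30,\kappa/(12\Lambda)\}$, the second entry being omitted if $L=0$; then $\rho^{-2}\le900\,r_0^{-2}+144\kappa^{-2}\Lambda^2\le C(r_0^{-2}+L^2)$. For $u\in\mathrm{Lip}_c(\varphi_x^{-1}(B_\rho))$, \eqref{eq:norms}, Proposition~\ref{prop:euc}, \eqref{eq:E} and $|q|\le CL^2$ give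
\[
K^{-2}\|u\|_{L^N}^2\le E(v)+C_1\Lambda^2\int v^2\,dx\le\int\big(|\nabla u|^2+\gamma R_gu^2\big)\,dv_g+CL^2\int v^2\,dx,
\]
and $\int v^2\,dx\le2\int u^2\,dv_g$ by \eqref{eq:norms}. Lemma~\ref{lem:glob} with $f=\gamma R_g$ and $B_2=CL^2$ gives the first assertion.

If $R_g\le R_0$, the inequality in \eqref{eq:IB} with the stated $B$ holds on $C_c^\infty(M)$. Given $u\in H_1^2(M)$, take $u_l\in C_c^\infty(M)$ converging to $u$ in $H_1^2(M)$ and almost everywhere. The right sides converge, and Fatou's lemma gives $\|u\|_{L^N}\le\liminf\|u_l\|_{L^N}$.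
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Let $\varphi$ be the chart of Theorem~\ref{thm:HC} on $B_g(x,r_H)$, a diffeomorphism onto an open set $V\ni0$. We show that $V\supset B_{r_H/\sqrt2}$. Let $|\xi|<r_H/\sqrt2$ and suppose $\xi\notin V$. Let $t^*\in(0,1]$ be the smallest $t$ with $t\xi\notin V$. The curve $t\mapsto\varphi^{-1}(t\xi)$, $0\le t<t^*$, starts at $x$ and has $g$-length at most $\sqrt2|\xi|<r_H$, so it stays in the closed ball $Q$ of radius $\sqrt2|\xi|$ about $x$, which is compact by (R1) and contained in $B_g(x,r_H)$. Then $\varphi(Q)$ is a compact subset of $V$ containing $t\xi$ for $t<t^*$, hence containing $t^*\xi$, a contradiction.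

Restricting $\varphi$ to $\varphi^{-1}(B_{r_H/\sqrt2})$ gives $(H_{r_0,L})$ with $r_0=r_H/\sqrt2$ and $L=1/r_H$. The eigenvalues of $\mathrm{Ric}$ are at most $k_0$, so $R_g\le nk_0$. Theorem~\ref{thm:conf} gives \eqref{eq:IB} with
\[
B=\gamma K^2nk_0+C(n)\,r_H(n,k_0,i_0)^{-2}.\qedhere
\]
\end{proof}

The injectivity radius and the two-sided Ricci bound were used only to obtain the charts, and the upper Ricci bound once more to bound $R_g$ from above.

\begin{proof}[Proof of Theorem~\ref{thm:nec}]
The first assertion of (i) is Proposition~\ref{prop:test}, and the equivalence follows from it and Theorem~\ref{thm:conf}. For (ii): if \eqref{eq:IB} holds for some $B$, then $R_g$ is bounded above by (i). If $R_g\le R_0$, then $\mathrm{Ric}-k_1g$ is nonnegative with trace at most $R_0-nk_1$, so its eigenvalues lie in $[0,R_0-nk_1]$ and $|\mathrm{Ric}|$ is bounded. If $|\mathrm{Ric}|$ is bounded, Theorem~\ref{thm:main} gives $B$.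
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:three}]
Now the curvature term is not available, so we use the Dirichlet integral itself. In the chart $\varphi_x$ let $d=-a\nabla\log\phi$. Dropping the last, nonnegative term of \eqref{eq:dir}, we get $\int|\nabla u|^2\,dv_g\ge E(v)$, with $E$ as in Proposition~\ref{prop:euc} for this $d$. By Lemma~\ref{lem:conf}, $a$ and $d$ satisfy the standing hypotheses of the proposition with $L_1=CL$. Each component of $e=d-\gamma\operatorname{div}a$ is a sum of terms $F(g)\,\partial_kg_{ij}$, where $F$ is one of finitely many fixed smooth functions of the matrix $g$. These are bounded and Lipschitz on the compact convex set $\{\frac12I\le g\le2I\}$, and $|g(y)-g(y')|\le CL|y-y'|$. Hence, for $y,y'\in B_{r_0}$,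
\[
|e(y)-e(y')|\le CL^2|y-y'|+CG|y-y'|^\beta\le G_1|y-y'|^\beta,\qquad G_1=C\big(L^2r_0^{1-\beta}+G\big).
\]
Choose $\rho=\rho(r_0,L,G,\beta)>0$ with $\rho\le r_0/30$, $12\Lambda\rho\le\kappa$ and $C_2\beta^{-1}G_1\rho^{1+\beta}\le\kappa$. Proposition~\ref{prop:euc}(b) and \eqref{eq:norms} give the hypothesis of Lemma~\ref{lem:glob} with $f=0$ and $B_2=2K^2C_1\Lambda^2$. So the inequality in \eqref{eq:IB} holds on $\mathrm{Lip}_c(M)$ with $B=B_2+16\cdot13^3K^2\rho^{-2}$, and it extends to $H_1^2(M)$ by the density argument at the end of the proof of Theorem~\ref{thm:conf}.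
\end{proof}

\begin{thebibliography}{9}

\bibitem{An} M.~T.~Anderson, \emph{Invent. Math.} 102 (1990), 429--445.

\bibitem{BE} G.~Bianchi and H.~Egnell, \emph{J. Funct. Anal.} 100 (1991), 18--24.

\bibitem{HH} E.~Hebey and M.~Herzlich, \emph{Rend. Mat. Appl.} 17 (1997), 569--605.

\end{thebibliography}
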